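\title{Right and left Ziegler spectra with non-homeomorphic Kolmogorov quotients}

\begin{abstract}
The right and the left Ziegler spectrum of a ring have isomorphic lattices of open sets. We show, in ZFC, that they need not be homeomorphic, even after topologically indistinguishable points are identified. Over every field $K$ we construct a von Neumann regular $K$-algebra, a directed union of finite products of matrix algebras, that has a faithful indecomposable injective left module and no faithful indecomposable injective right module; its left spectrum has a dense point and its right spectrum has none. The algebra is built by transfinite recursion from tensor products of algebras of finite-rank operators by adjoining infinite products of rank-one idempotents. As a complement we describe the Kolmogorov quotients of the spectra of a regular ring as spaces of prime ideals and give conditions under which both are the whole prime spectrum.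
\end{abstract}

\section{Introduction}\label{sec:intro}

Rings are associative with $1$ unless we say otherwise, modules are unital, ``ideal'' means two-sided ideal, and we work in ZFC.

\subsection*{The two spectra}
Let $R$ be a ring. A \emph{pp condition} (in one free variable) for right $R$-modules is a condition $\phi(x)$ of the form $\exists y\,(xa=yB)$, where $a$ is a row of $n$ elements of $R$, $B$ is an $m\times n$ matrix over $R$ and $y$ is a row of $m$ variables. It says that a finite system of homogeneous linear equations containing $x$ can be solved for the remaining unknowns. The set $\phi(M)$ of elements of a module $M$ satisfying $\phi$ is a subgroup. The conjunction $\phi\wedge\psi$ is again a pp condition, and $(\phi\wedge\psi)(M)=\phi(M)\cap\psi(M)$. A submodule $M\subseteq M'$ is \emph{pure} if $M\otimes_RL\to M'\otimes_RL$ is injective for every left module $L$, and $N$ is \emph{pure-injective} if every homomorphism into $N$ from a pure submodule $M$ of a module $M'$ extends to $M'$.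

The \emph{right Ziegler spectrum} $\mathrm{Zg}_R$ is the set of isomorphism classes of indecomposable pure-injective right $R$-modules, with the topology that has as basis the sets
\[
(\phi/\psi)=\{N:\ \phi(N)\supsetneq(\phi\wedge\psi)(N)\},
\]
where $\phi,\psi$ range over the pp conditions. The \emph{left Ziegler spectrum} ${}_R\mathrm{Zg}$ is defined in the same way from left modules, with pp conditions $\exists y\,(ax=By)$ for a column $a$. The topology sees of a point $N$ only which of the groups $\phi(N)/(\phi\wedge\psi)(N)$ vanish. Two points are \emph{topologically indistinguishable} if they have the same open neighborhoods; identifying such points gives the \emph{Kolmogorov quotient}, or \emph{$T_0$-quotient}, of the space.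

If $R$ is commutative, or only isomorphic to its opposite ring, the two spectra are homeomorphic for a trivial reason. In general they are linked by \emph{elementary duality}: to the condition $\phi\equiv\exists y\,(xa=yB)$ for right modules one assigns the condition $\mathrm D\phi\equiv\exists z\,(x=az\wedge Bz=0)$ for left modules, and this assignment respects equivalence of pp conditions. For example, the dual of the annihilation condition $xa=0$ is the divisibility condition $\exists z\,(x=az)$. The following facts are known.
\begin{enumerate}
\item[(i)] For every ring $R$, the lattices of open sets of $\mathrm{Zg}_R$ and ${}_R\mathrm{Zg}$ are isomorphic, by a bijection that respects intersections and arbitrary unions and sends $(\phi/\psi)$ to $(\mathrm D\psi/\mathrm D\phi)$.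
\item[(ii)] If $R$ is countable, the $T_0$-quotients of $\mathrm{Zg}_R$ and ${}_R\mathrm{Zg}$ are homeomorphic. The same holds over many other rings.
\end{enumerate}
This paper answers the following question.

\medskip\noindent
\textbf{Question.} \emph{Are the $T_0$-quotients of $\mathrm{Zg}_R$ and ${}_R\mathrm{Zg}$ homeomorphic for every ring $R$?}

\subsection*{What (i) leaves open}
A point of a $T_0$-space is determined by its closure, which is an irreducible closed set (nonempty, and not the union of two proper closed subsets). An isomorphism $U\mapsto U'$ of lattices of open sets matches the irreducible closed sets of the two spaces. Suppose that in both spaces every irreducible closed set is the closure of a point. Match $x$ with $x'$ when their closures are matched. Since $x\in U$ if and only if the closure of $x$ is not contained in the complement of $U$, we get $x\in U\Leftrightarrow x'\in U'$, so the $T_0$-quotients are homeomorphic. In view of (i) and (ii) one would therefore guess that the answer is yes.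

For arbitrary spaces the lattice does not determine the $T_0$-quotient. The set $\omega$ with open sets $\emptyset$ and $U_n=\{k:k\ge n\}$, and the set $\omega\cup\{\infty\}$ with open sets $\emptyset$ and $U_n\cup\{\infty\}$, are $T_0$-spaces with isomorphic lattices of open sets. The second has a \emph{dense point}, one that lies in every nonempty open set, and the first has none. We show that this happens for Ziegler spectra. Every open set of a space is the preimage of an open set of its $T_0$-quotient, so a point is dense if and only if its image in the quotient is dense. A dense point on one side only therefore excludes every homeomorphism of the quotients, not just one that induces the isomorphism in (i).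

\subsection*{Results}
The answer to the Question is no.

\begin{theorem}\label{thm:main}
Let $K$ be a field. There is a unital $K$-algebra $R$, a directed union of finite-dimensional subalgebras that are products of matrix algebras over $K$ (hence von Neumann regular), such that
\begin{enumerate}
\item[(1)] $R$ has a faithful indecomposable injective left module;
\item[(2)] $R$ has no faithful indecomposable injective right module.
\end{enumerate}
Hence ${}_R\mathrm{Zg}$ has a dense point, $\mathrm{Zg}_R$ has none, and their $T_0$-quotients are not homeomorphic.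
\end{theorem}

The second theorem is a complement. It is not used in the proof of the first, but it shows what a regular counterexample has to avoid. A module is \emph{uniform} if it is nonzero and any two nonzero submodules have nonzero intersection. An ideal $P$ is \emph{left (right) primitive} if $R/P$ has a faithful simple left (right) module. A set of nonzero ideals is \emph{coinitial} if every nonzero ideal contains one of its members.

\begin{theorem}\label{thm:primes}
Let $R$ be von Neumann regular.
\begin{enumerate}
\item[(a)] The map $N\mapsto\mathrm{ann}(N)$ identifies the $T_0$-quotient of $\mathrm{Zg}_R$ with the set $\mathrm{Spec}_r(R)$ of prime ideals $P$ such that $R/P$ has a faithful uniform right module, with open sets $\{P:I\not\subseteq P\}$, $I$ an ideal; likewise on the left with $\mathrm{Spec}_l(R)$.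
\item[(b)] If $P$ is left primitive, or right primitive, or $P$ is prime and the nonzero ideals of $R/P$ have a countable coinitial subset, then $P\in\mathrm{Spec}_r(R)\cap\mathrm{Spec}_l(R)$.
\item[(c)] If every prime ideal satisfies a condition in (b), both $T_0$-quotients are homeomorphic to the prime spectrum of $R$.
\end{enumerate}
\end{theorem}

Sections \ref{sec:regular} and \ref{sec:primes} treat regular rings in general and prove Theorem~\ref{thm:primes}. Section~\ref{sec:idea} shows the mechanism behind Theorem~\ref{thm:main} on explicit matrices, and Sections \ref{sec:elementary}--\ref{sec:right} carry out the proof.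

\section{The spectra of a regular ring}\label{sec:regular}

A ring $R$ is \emph{(von Neumann) regular} if for every $a\in R$ there is $c\in R$ with $a=aca$. Matrix algebras over a field are regular, and finite products, directed unions and factor rings of regular rings are regular. We use the following textbook facts about a regular ring $R$: finitely generated one-sided ideals are generated by idempotents; matrix rings over $R$ are regular; the Jacobson radical is zero, so for each $a\ne0$ there are a simple right module $S$ with $Sa\neq0$ and a simple left module $S'$ with $aS'\ne0$; all modules are flat. The last fact makes every submodule pure, so pure-injective means injective. Over any ring, an injective module is indecomposable if and only if it is uniform, and the injective hull of a uniform module is uniform. Thus the points of the spectra of a regular ring are the uniform injective modules, and $R$ has a faithful indecomposable injective right module if and only if it has a faithful uniform right module; likewise on the left.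

In this section and the next, $R$ is regular. We argue on the right; the left-hand statements follow by passing to the opposite ring.

\begin{lemma}\label{lem:factor}
Let $P$ be an ideal and $U$ a uniform right $R/P$-module. Then the injective hull $E$ of $U$ over $R/P$ is a point of $\mathrm{Zg}_R$.
\end{lemma}

\begin{proof}
The module $E$ is uniform. The functor $\mathrm{Hom}_R(-,E)\cong\mathrm{Hom}_{R/P}(-\otimes_RR/P,E)$ is exact, because $R/P$ is flat over $R$ and $E$ is injective over $R/P$. So $E$ is injective over $R$.
\end{proof}

For an ideal $I$ put $O(I)=\{N\in\mathrm{Zg}_R:NI\ne0\}$.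

\begin{proposition}\label{prop:open}
\begin{enumerate}
\item[(a)] Every pp condition for right modules is equivalent to $xg=0$ for some idempotent $g$.
\item[(b)] The open sets of $\mathrm{Zg}_R$ are exactly the sets $O(I)$.
\item[(c)] $O(I)\subseteq O(I')$ if and only if $I\subseteq I'$.
\item[(d)] A point of $\mathrm{Zg}_R$ is dense if and only if it is a faithful module.
\end{enumerate}
The same holds on the left.
\end{proposition}

\begin{proof}
(a) Let $\phi\equiv\exists y\,(xa=yB)$ with $B$ of size $m\times n$. Pad $B$ with zeros to a square matrix $B_0$, choose $C$ with $B_0CB_0=B_0$, and let $B'$ be the upper left $n\times m$ block of $C$. Then $BB'B=B$. If $xa=yB$, then $xa(1-B'B)=y(B-BB'B)=0$; conversely, if $xa(1-B'B)=0$, then $y=xaB'$ solves $xa=yB$. So $\phi$ says that $x$ is killed by the entries of the row $a(1-B'B)$. These generate a right ideal $gR$ with $g=g^2$, and $\phi$ is equivalent to $xg=0$.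

(b) Let $\phi\equiv xg=0$ and $\psi\equiv xh=0$ with $g,h$ idempotent. Then $\phi(N)=N(1-g)$, so $(\phi/\psi)=\{N:N(1-g)h\neq0\}$. Conversely, $\{N:Na\ne0\}=(x=x\,/\,xa=0)$ for every $a\in R$. So the basic open sets are the sets $\{N:Na\neq0\}=O(RaR)$. Since $\bigcup_kO(I_k)=O(\sum_kI_k)$, their unions are the sets $O(I)$.

(c) Let $a\in I\setminus I'$. The regular ring $R/I'$ has a simple right module $S$ with $Sa\ne0$. By Lemma~\ref{lem:factor}, its injective hull over $R/I'$ is a point of $O(I)\setminus O(I')$. The converse implication is immediate.

(d) By (c), $O(I)$ is nonempty exactly when $I\ne0$. So $N$ is dense if and only if $NI\ne0$ for all $I\neq0$.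
\end{proof}

By (d), the last sentence of Theorem~\ref{thm:main} follows from (1) and (2). Fact (i) is visible here: both lattices of open sets are the lattice of ideals of $R$. With $\phi,\psi$ as in the proof of (b), $(\mathrm D\psi/\mathrm D\phi)=\{N:hN\not\subseteq gN\}=\{N:(1-g)hN\ne0\}$, so elementary duality sends the right-hand $O(I)$ to the left-hand $O(I)$.

The next lemma says that in a uniform module one nonzero element detects the annihilator of the whole module. It is the reason why killing a single element will destroy a faithful uniform module.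

\begin{lemma}\label{lem:absorb}
Let $N$ be a uniform right $R$-module and $I$ an ideal with $NI\ne0$. Then $mI\ne0$ for every $0\ne m\in N$.
\end{lemma}

\begin{proof}
Take $n\in N$ and $a\in I$ with $na\ne0$, and take $0\ne x\in mR\cap naR$, say $x=mr=nab$. Choose $c$ with $ab=(ab)c(ab)$. Then $x=nab\,c\,ab=x(cab)=m(rcab)$, and $rcab\in I$.
\end{proof}

Regularity is needed: for $R=\mathbb Z$, the Pr\"ufer group $N=\mathbb Z(p^\infty)$, $I=p\mathbb Z$ and $m$ of order $p$ we have $NI=N$ and $mI=0$.

\section{Prime ideals as points}\label{sec:primes}

\begin{proof}[Proof of Theorem~\ref{thm:primes}]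
(a) By Proposition~\ref{prop:open}(b), two points are indistinguishable if and only if they have the same annihilator, and $O(I)$ is the preimage of $\{P:I\not\subseteq P\}$ under $N\mapsto\mathrm{ann}(N)$. It remains to find the image of this map. Let $N$ be a point and $P=\mathrm{ann}(N)$, a proper ideal. If $NI\ne0\ne NI'$, take $0\ne x\in NI$; then $xI'\ne0$ by Lemma~\ref{lem:absorb}, so $NII'\neq0$. Hence $P$ is prime, and $N$ is a faithful uniform $R/P$-module. Conversely, if $U$ is a faithful uniform right $R/P$-module, then its injective hull over $R/P$ is a point by Lemma~\ref{lem:factor}, and its annihilator in $R$ is $P$.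

(b) Passing to $R/P$ we may assume $P=0$.

\emph{Left primitive.} A faithful simple left module is uniform, and $0$ is prime by the left version of (a), so $0\in\mathrm{Spec}_l(R)$. To produce a right module, let $\Lambda$ be a maximal left ideal that contains no nonzero ideal, and by Zorn's lemma let $J$ be a right ideal maximal with respect to $1\notin J+\Lambda$. We show that $R/J$ is uniform. Let $a,b\notin J$. By maximality there are $c_1,c_2\in\Lambda$ with $1-c_1\in aR+J$ and $1-c_2\in bR+J$. Write $Rc_1+Rc_2=Re$ with $e=e^2\in\Lambda$. Then $c_i=c_ie$, so $(1-c_i)(1-e)=1-e$, and $1-e$ lies in both right ideals $aR+J$ and $bR+J$. Also $1-e\notin J$, since $1\notin J+\Lambda$. So $R/J$ is uniform. If $I\ne0$ is an ideal, then $I+\Lambda=R$, so $I\not\subseteq J$. The annihilator of $R/J$ is an ideal contained in $J$, hence zero, and $0\in\mathrm{Spec}_r(R)$. The right primitive case is the mirror image.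

\emph{Countable coinitial subset.} In a prime ring finite intersections of nonzero ideals are nonzero, since they contain the products. So we may take the coinitial set to be a chain $I_0\supseteq I_1\supseteq\cdots$. Put $e_0=1$ and choose nonzero idempotents $e_{n+1}\in e_nI_ne_n$ as follows. With $e=e_n$, the set $eI_ne$ is nonzero by primeness; if $0\ne x\in eI_ne$ and $x=xcx$, then $x=x(ece)x$, so $x\,ece$ is a nonzero idempotent in $eI_ne$. From $e_{n+1}e_n=e_{n+1}$ we get $(1-e_{n+1})(1-e_n)=1-e_n$, so the proper right ideals $(1-e_n)R$ increase, and their union lies in a maximal right ideal $J$. Since $e_{n+1}\in I_n$ and $1-e_{n+1}\in J$, we have $I_n\not\subseteq J$ for all $n$. So $J$ contains no nonzero ideal, $R/J$ is a faithful simple right module, and the previous case applies.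

(c) Under the hypothesis, $\mathrm{Spec}_r(R)$ and $\mathrm{Spec}_l(R)$ both consist of all prime ideals, and by (a) both carry the topology of the prime spectrum, whose open sets are the sets $\{P:I\not\subseteq P\}$.
\end{proof}

If $R$ is countable, the nonzero principal ideals of $R/P$ form a countable coinitial set, so (c) gives fact (ii) for regular rings. In the other direction, let $R$ be a regular ring with properties (1) and (2) of Theorem~\ref{thm:main}. By (a), the ideal $0$ is prime and lies in $\mathrm{Spec}_l(R)\setminus\mathrm{Spec}_r(R)$. By (b), it is primitive on neither side, and the nonzero ideals of $R$ have no countable coinitial subset. So the faithful uniform left module we seek cannot have a faithful simple submodule, and the construction cannot be finished in countably many countable steps.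

\section{The idea, on matrices}\label{sec:idea}

Fix a field $K$; all tensor products from now on are over $K$.

\subsection*{One point}
Let $F_\omega$ be the algebra, without unit, of $\omega\times\omega$ matrices over $K$ with finitely many nonzero entries, with matrix units $e_{ij}$, and let $R_1=K1\oplus F_\omega$. It acts on the space $K^\omega$ of all columns. Let $V=K^{(\omega)}$ be the space of columns of finite support, with standard basis $v_0,v_1,\dots$, and let $u=(1,1,1,\dots)^{\top}$. For $a\in F_\omega$ the column $au\in V$ is the column of row sums of $a$. Hence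
\[
L_1=R_1u=Ku\oplus V\cong R_1/\Lambda_\omega,\qquad \Lambda_\omega=\{a\in F_\omega:\text{ all row sums of $a$ vanish}\}.
\]
The module $L_1$ is uniform: if $0\ne l\in L_1$ has $j$-th coordinate $l_j\ne0$, then $e_{ij}l=l_jv_i$, so every nonzero submodule contains $V$. It is faithful: if $s1+a$ kills $V$, a basis vector $v_j$ with $av_j=0$ gives $s=0$, and then $a=0$.

\subsection*{Many points}
Let $X$ be an infinite set, take a copy $F_c$ of $F_\omega$ for each $c\in X$, and let $R_X$ be the union of the finite tensor products $\bigotimes_{c\in E}(K1\oplus F_c)$. Then $R_X=\bigoplus_EF_E$ with $F_E=\bigotimes_{c\in E}F_c$, where $E$ runs over the finite subsets of $X$. The analogue of $L_1$ is the module $L_X$ spanned by the tensors $\bigotimes_cl_c$ with $l_c\in L_1$ and $l_c=u$ for all but finitely many $c$. The vector $u$ fills the places that are not in use, and this is what it is for. The module $L_X$ is faithful and uniform (Proposition~\ref{prop:left} below). But transposition is an anti-automorphism of $R_X$, so there is also a faithful uniform right module $M_X$, generated by the tensor $m$ of the rows $u^\top$,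 and $ma=0$ whenever $a\in F_c$ has vanishing column sums. We want to enlarge $R_X$ so that $L_X$ survives and $M_X$ does not.

\subsection*{An infinite product of idempotents}
Consider
\[
q=e_{00}-e_{10}=\begin{pmatrix}1&0\\-1&0\end{pmatrix},\qquad q^2=q,\qquad qu=v_0-v_1\ne0,\qquad u^\top q=0 .
\]
Let $c_0,c_1,\dots$ be distinct points of $X$ and $q_k$ the copy of $q$ in $F_{c_k}$. We adjoin idempotents $g_N$ that behave like the infinite products $q_Nq_{N+1}q_{N+2}\cdots$; in particular $g_N=q_Ng_{N+1}$. Proposition~\ref{prop:threads} produces a ring $R'\supseteq R_X$ of the same shape as $R_X$, graded by a larger family of subsets of $X$ that contains $T=\{c_0,c_1,\dots\}$, with new component $F_T=\bigcup_NF_{\{c_0,\dots,c_{N-1}\}}\,g_N$. On the left nothing is lost. Because $qu\ne0$, the module $L_X$ extends to a faithful uniform $R'$-module with a new summand, the infinite tensor product of copies of $V$ along the vectors $v_0-v_1$. On the right, let $M$ be any $R'$-module with an element $m$ such that $mq_k=0$ for all $k$. An element $a\in F_{\{c_0,\dots,c_{N-1}\}}$ commutes with $q_N$, so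
\[
m\,ag_N=m\,aq_Ng_{N+1}=(mq_N)\,ag_{N+1}=0 ,
\]
that is, $mF_T=0$. Lemma~\ref{lem:absorb}, in the form of Lemma~\ref{lem:factA}, then shows that $m=0$ if $M$ is faithful and uniform. So $M_X$ has no faithful uniform extension to $R'$.

The asymmetry comes from the two factors of a rank-one matrix $q=xy^\top$. Whether $q$ kills an element of a right module depends only on the column $x$. Whether $q$ kills $u$ depends only on the row $y^\top$. Given $x$, one can always choose $y$ so that $q$ is idempotent and $qu\ne0$.

\subsection*{What remains to be done}
Three difficulties separate this example from the theorem.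
\begin{enumerate}
\item[(A)] The step must be iterated, so we need a class of rings that all have a faithful uniform left module and that is closed under adjoining many infinite products at once. These are the \emph{systems} of Sections \ref{sec:systems} and \ref{sec:extend}. Infinite products can be adjoined simultaneously when their supports are almost disjoint.
\item[(B)] The module to be destroyed is a module over the final ring and is not known during the construction. We therefore list, at each stage of cofinality $\omega$, all large families of idempotents that such a module could present, and select an infinite product from each family. A cardinal with $\nu^{\aleph_0}=2^\nu$ makes the selection almost disjoint (Section~\ref{sec:ring}).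
\item[(C)] An arbitrary faithful uniform right module must be shown to contain an element $m\ne0$ that is killed by very many rank-one idempotents with disjoint supports (Section~\ref{sec:right}).
\end{enumerate}

\section{Elementary algebras}\label{sec:elementary}

The components $F_E$ and $F_T$ above are algebras of finite-rank operators. We describe them without coordinates. In this section algebras need not have a unit.

A \emph{dual pair} consists of nonzero $K$-vector spaces $V,W$ of countable dimension and a bilinear form $\langle\ ,\ \rangle:W\times V\to K$ that is nondegenerate on both sides. Let $F(V,W)$ be the vector space $V\otimes W$, with the pure tensor of $v$ and $w$ written $[v|w]$ and with multiplication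
\[
[v|w]\,[v'|w']=\langle w,v'\rangle\,[v|w'] .
\]
For subspaces $Z\le V$, $H\le W$ let $[Z|H]$ be the span of the $[z|h]$. An algebra is \emph{elementary} if it is isomorphic to some $F(V,W)$. The field $K=F(K,K)$ and $F_\omega=F(K^{(\omega)},K^{(\omega)})$, with the standard form and $[v|w]=vw^\top$, are elementary.

We regard $V$ as a subspace of the dual space $W^*$ and write $\langle w,\xi\rangle=\xi(w)$ for all $\xi\in W^*$. Then $F=F(V,W)$ acts on $W^*$ by $[v|w]\xi=\langle w,\xi\rangle v$. We have $F\xi=V$ for every $\xi\ne0$, and $a[v|w]=[av|w]$ for $a\in F$. If $V_1\le V$ is finite-dimensional, the map $W\to V_1^*$ is onto, because no nonzero vector of $V_1$ is killed by its image. So for independent $v_1,\dots,v_n\in V$ there are $w'_1,\dots,w'_n\in W$ with $\langle w'_j,v_i\rangle=\delta_{ij}$; the same holds with $V$ and $W$ exchanged.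

\begin{lemma}\label{lem:elem}
Let $F=F(V,W)$.
\begin{enumerate}
\item[(a)] $F$ acts faithfully on $V$ by operators of finite rank, and $F$ is spanned by the products of its elements.
\item[(b)] Every finite subset of $F$ lies in a subalgebra isomorphic to some $M_n(K)$.
\item[(c)] The left ideals of $F$ are the $[V|H]$ with $H\le W$, and the right ideals are the $[Z|W]$ with $Z\le V$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $a=\sum_i[v_i|w_i]$ with the $v_i$ independent and $w_1\ne0$, then $ax\neq0$ for any $x$ with $\langle w_1,x\rangle\ne0$. If $\langle w_0,v_0\rangle=1$, then $[v|w]=[v|w_0][v_0|w]$.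

(b) The subset lies in $[V_0|W_0]$ with $V_0,W_0$ finite-dimensional and nonzero. Choose a finite-dimensional $V_1\supseteq V_0$ such that $W_0\to V_1^*$ is injective. As $W\to V_1^*$ is onto, there is $W_1\supseteq W_0$ mapping isomorphically onto $V_1^*$. Then $[V_1|W_1]\cong\mathrm{End}(V_1)$.

(c) Each $[V|H]$ is a left ideal. Let $\Lambda$ be a left ideal and $H=\{w:[v|w]\in\Lambda\text{ for all }v\}$, a subspace with $[V|H]\subseteq\Lambda$. If $a=\sum_i[v_i|w_i]\in\Lambda$ with the $v_i$ independent, take $w'_j$ dual to the $v_i$; then $[v|w'_j]\,a=[v|w_j]\in\Lambda$ for all $v$, so $w_j\in H$ and $a\in[V|H]$. For right ideals exchange the roles of $V$ and $W$.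
\end{proof}

An elementary algebra determines its dual pair only up to scalars, and we shall have to compare many tensor decompositions of one algebra. A maximal left ideal removes the ambiguity. A \emph{pointed algebra} is a pair $(F,\Lambda)$ with $F$ elementary and $\Lambda$ a maximal left ideal of $F$. We write $\overline a$ for the class of $a$ in $F/\Lambda$.

\begin{lemma}[Canonical form]\label{lem:canon}
Let $(F,\Lambda)$ be a pointed algebra and $V=F/\Lambda$. There are a unique subspace $W\le V^*$ and a unique $u\in W^*$ such that $(V,W)$ is a dual pair under evaluation, the action of $F$ on $V$ identifies $F$ with $F(V,W)$, and $\overline a=au$ for all $a\in F$. Moreover $u\neq0$ and $\Lambda=\{a:au=0\}=[V|u^\perp]$, where $u^\perp=\{w:\langle w,u\rangle=0\}$.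
\end{lemma}

\begin{proof}
Let $F=F(V',W')$. By Lemma~\ref{lem:elem}(c), $\Lambda=[V'|H]$ for a hyperplane $H=u^\perp$, $0\ne u\in W'^*$. The map $a\mapsto au$ is an $F$-linear surjection $F\to V'$. If $a=\sum_i[v_i|w_i]$ with the $v_i$ independent, then $au=\sum_i\langle w_i,u\rangle v_i$ vanishes if and only if all $w_i\in H$; so the kernel is $\Lambda$. Use this map to identify $V$ with $V'$, and let $W$ be the image of $W'$ in $V^*$. This proves existence. For uniqueness, fix $0\ne v_1\in V$. If the operator $x\mapsto\xi(x)v_1$, $\xi\in V^*$, is the action of $\sum_i[v_i|w_i]$ with $v_1,v_2,\dots$ independent, then $\xi=w_1$. So $W$ is the set of $\xi$ for which this operator comes from $F$. Finally $\overline{[v_1|w]}=\langle w,u\rangle v_1$ determines $u$.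
\end{proof}

We call $(V,W,u)$ the \emph{canonical form} and $u$ the \emph{base vector}. For $(F_\omega,\Lambda_\omega)$ we have $V=W=K^{(\omega)}$, and $u$ is the column of ones of Section~\ref{sec:idea}; for $(K,0)$ we have $V=W=K$ and $u=1$. The elements $[v|w]$ with $v,w\ne0$ have \emph{rank one}. Such an element is idempotent if and only if $\langle w,v\rangle=1$, and lies outside $\Lambda$ if and only if $\langle w,u\rangle\neq0$. The next lemma is the choice of $y$ made in Section~\ref{sec:idea}.

\begin{lemma}\label{lem:Q}
For every $0\ne x\in V$ there is $y\in W$ such that $[x|y]$ is an idempotent outside $\Lambda$.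
\end{lemma}

\begin{proof}
The group $W$ is not the union of the two proper subgroups $x^\perp$ and $u^\perp$. Take $y$ outside both and scale it so that $\langle y,x\rangle=1$.
\end{proof}

\begin{lemma}[Tensor products]\label{lem:tensor}
Let $(F,\Lambda)$, $(F',\Lambda')$ be pointed algebras with canonical forms $(V,W,u)$, $(V',W',u')$. Then $(F\otimes F',\ \Lambda\otimes F'+F\otimes\Lambda')$ is a pointed algebra. Under the natural isomorphism of its quotient with $V\otimes V'$, its canonical form is $(V\otimes V',W\otimes W',u\otimes u')$, and $[v|w]\otimes[v'|w']=[v\otimes v'|w\otimes w']$.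
\end{lemma}

\begin{proof}
The product form is nondegenerate. Indeed, if $t=\sum_iv_i\otimes v'_i$ with the $v_i$ independent and $v_1'\ne0$, take $w$ with $\langle w,v_i\rangle=\delta_{1i}$ and $w'$ with $\langle w',v'_1\rangle\ne0$; then $\langle w\otimes w',t\rangle\neq0$. The other side is the same argument in $W\otimes W'$. The linear bijection $[v|w]\otimes[v'|w']\mapsto[v\otimes v'|w\otimes w']$ is multiplicative by the multiplication rule. The class of $[v|w]\otimes[v'|w']$ in $V\otimes V'$ is $\langle w,u\rangle\langle w',u'\rangle\,v\otimes v'=[v\otimes v'|w\otimes w'](u\otimes u')$. So $\Lambda\otimes F'+F\otimes\Lambda'$ is the annihilator of $u\otimes u'\ne0$, which is a maximal left ideal, and the uniqueness in Lemma~\ref{lem:canon} finishes the proof.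
\end{proof}

\begin{lemma}[Infinite tensor products]\label{lem:limit}
Let $(F_N,\Lambda_N)$ and $(F^{(N)},\Lambda^{(N)})$, $N\ge N_0$, be pointed algebras such that $(F_{N+1},\Lambda_{N+1})$ is the tensor product of $(F_N,\Lambda_N)$ and $(F^{(N)},\Lambda^{(N)})$. Let $q_N\in F^{(N)}\setminus\Lambda^{(N)}$ be rank-one idempotents. Then the maps $a\mapsto a\otimes q_N$ send $\Lambda_N$ into $\Lambda_{N+1}$, and $(\varinjlim F_N,\varinjlim\Lambda_N)$ is a pointed algebra.
\end{lemma}

\begin{proof}
Write $q_N=[x_N|y_N]$. Since $q_N\notin\Lambda^{(N)}$, we may multiply $y_N$ by a scalar and $x_N$ by its inverse so that $\langle y_N,u^{(N)}\rangle=1$; also $\langle y_N,x_N\rangle=1$. Let $V_\infty$ and $W_\infty$ be the direct limits along the injective maps $v\mapsto v\otimes x_N$ and $w\mapsto w\otimes y_N$. By Lemma~\ref{lem:tensor},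
\[
\langle w\otimes y_N,v\otimes x_N\rangle=\langle w,v\rangle,\qquad\langle w\otimes y_N,u_{N+1}\rangle=\langle w,u_N\rangle,
\]
and $[v|w]\otimes q_N=[v\otimes x_N|w\otimes y_N]$. Hence the forms define a nondegenerate form on $W_\infty\times V_\infty$, the $u_N$ define $0\ne u_\infty\in W_\infty^*$, and $\varinjlim F_N=F(V_\infty,W_\infty)$. The ideals $\Lambda_N=[V_N|u_N^\perp]$ map into one another and have limit $[V_\infty|u_\infty^\perp]$, a maximal left ideal.
\end{proof}

If instead $q_N\in\Lambda^{(N)}$ for infinitely many $N$, every element of $F_N$ is eventually mapped into some $\Lambda_{N'}$, and $\varinjlim\Lambda_N$ is the whole algebra.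

\section{Systems and the left module}\label{sec:systems}

For subspaces $A,B$ of an algebra, $AB$ denotes the span of the products $ab$, and $\sqcup$ denotes a disjoint union.

\begin{definition}\label{def:system}
A \emph{system} over a set $X$ is a tuple $(\mathcal B,R,(F_E)_{E\in\mathcal B},(\Lambda_E)_{E\in\mathcal B})$ such that:
\begin{enumerate}
\item[(S0)] $\mathcal B$ is a family of countable subsets of $X$ that contains $\emptyset$ and all singletons and is closed under finite unions and differences;
\item[(S1)] $R$ is a unital $K$-algebra, $R=\bigoplus_{E\in\mathcal B}F_E$ as a vector space, and $F_\emptyset=K1$;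
\item[(S2)] each $F_E$ is a subalgebra (not necessarily containing $1$), and $(F_E,\Lambda_E)$ is a pointed algebra;
\item[(S3)] for disjoint $E,E'\in\mathcal B$, elements of $F_E$ commute with elements of $F_{E'}$, multiplication is a bijection $F_E\otimes F_{E'}\to F_{E\sqcup E'}$, and $\Lambda_{E\sqcup E'}=\Lambda_EF_{E'}+F_E\Lambda_{E'}$;
\item[(S4)] for $c\in X$, $(F_{\{c\}},\Lambda_{\{c\}})\cong(F_\omega,\Lambda_\omega)$.
\end{enumerate}
A system $(\mathcal B',R',F',\Lambda')$ over $X'\supseteq X$ \emph{extends} this one if $\mathcal B\subseteq\mathcal B'$, $R$ is a unital subalgebra of $R'$, and $F'_E=F_E$, $\Lambda'_E=\Lambda_E$ for $E\in\mathcal B$.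
\end{definition}

Fix a system. The \emph{supports} of $r\in R$ are the sets $E$ for which the component of $r$ in $F_E$ is nonzero. Let $(V_E,W_E,u_E)$ be the canonical form of $(F_E,\Lambda_E)$; it does not change when the system is extended. For disjoint $E,E'$, condition (S3) says that multiplication is an isomorphism from the tensor product of $(F_E,\Lambda_E)$ and $(F_{E'},\Lambda_{E'})$ onto $(F_{E\sqcup E'},\Lambda_{E\sqcup E'})$. By Lemma~\ref{lem:tensor} we may identify
\begin{equation}\label{eq:ident}
V_{E\sqcup E'}=V_E\otimes V_{E'},\quad W_{E\sqcup E'}=W_E\otimes W_{E'},\quad u_{E\sqcup E'}=u_E\otimes u_{E'},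
\end{equation}
where $\overline a\otimes\overline b=\overline{ab}$, and then
\begin{equation}\label{eq:rankone}
[v|w]\,[v'|w']=[v\otimes v'|w\otimes w']\qquad(v\in V_E,\ w\in W_E,\ v'\in V_{E'},\ w'\in W_{E'}).
\end{equation}
Since $ab=ba$ and multiplication in $R$ is associative, these identifications do not depend on the order or the bracketing of the factors. For $D\in\mathcal B$ put $R_{\subseteq D}=\bigoplus_{E\subseteq D}F_E$.

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] $F_EF_{E'}=F_{E\cup E'}$ for all $E,E'\in\mathcal B$. In particular $R_{\subseteq D}$ is a unital subalgebra.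
\item[(b)] $R$ is a directed union of finite-dimensional unital subalgebras that are products of matrix algebras over $K$. In particular $R$ is regular.
\item[(c)] If $\emptyset\ne A\in\mathcal B$, then $V_A$ is infinite-dimensional and $u_A\notin V_A$.
\item[(d)] If $E\subseteq D$, $a\in F_E$, $t\in V_D=V_E\otimes V_{D\setminus E}$ and $w\in W_D$, then $a\,[t|w]=[(a\otimes1)t\,|\,w]$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By (S0), $\mathcal B$ is closed under finite intersections. By (S3) and Lemma~\ref{lem:elem}(a), $F_EF_{E'}=F_{E\setminus E'}F_{E\cap E'}F_{E\cap E'}F_{E'\setminus E}=F_{E\setminus E'}F_{E\cap E'}F_{E'\setminus E}=F_{E\cup E'}$.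

(b) Given finitely many members of $\mathcal B$, the \emph{atoms} they generate are disjoint nonempty sets $A_1,\dots,A_p\in\mathcal B$ such that each given set is of the form $A_I=\bigsqcup_{j\in I}A_j$ with $I\subseteq\{1,\dots,p\}$. The subalgebras $K1\oplus F_{A_j}$ commute with one another, so multiplication is an algebra homomorphism $\bigotimes_j(K1\oplus F_{A_j})\to R$; by (S3) it maps the summand $\bigotimes_{j\in I}F_{A_j}$ bijectively onto $F_{A_I}$, so it is injective with image $\bigoplus_IF_{A_I}$. A finite subset of $R$ lies in such an image, for the atoms of its supports. By Lemma~\ref{lem:elem}(b) it lies in the image of some $\bigotimes_j(K1\oplus M_{n_j}(K))$. If $e$ is the identity of $M_n(K)$, then $K1\oplus M_n(K)=K(1-e)\times M_n(K)$, so this tensor product is a product of matrix algebras. Applying this to the union of bases of two such subalgebras shows that the family is directed.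

(c) Let $c\in A$ and $A'=A\setminus\{c\}$. Then $V_A=V_{\{c\}}\otimes V_{A'}$ is infinite-dimensional by (S4). Suppose $u_{\{c\}}\otimes u_{A'}=\sum_iv_i\otimes v'_i\in V_{\{c\}}\otimes V_{A'}$. Evaluate at $w\otimes w'$ with $\langle w',u_{A'}\rangle=1$ and $w$ arbitrary: $u_{\{c\}}=\sum_i\langle w',v_i'\rangle v_i\in V_{\{c\}}$. This is false, since the column of ones does not have finite support.

(d) Both sides are bilinear in $(t,w)$. For $t=t'\otimes t''$ and $w=w'\otimes w''$, formula \eqref{eq:rankone} gives $a[t|w]=a[t'|w'][t''|w'']=[at'|w'][t''|w'']=[at'\otimes t''|w]$.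
\end{proof}

\begin{proposition}\label{prop:left}
For every system, $R$ has a faithful uniform left module.
\end{proposition}

\begin{proof}
Let $\Lambda=\bigoplus_E\Lambda_E$. It is a left ideal. Indeed $F_E=F_{E\setminus E'}F_{E\cap E'}$; we have $F_{E\cap E'}\Lambda_{E'}\subseteq\Lambda_{E'}$ by Lemma~\ref{lem:basic}(d), because $\Lambda_{E'}=[V_{E'}|u_{E'}^\perp]$; and $F_{E\setminus E'}\Lambda_{E'}\subseteq\Lambda_{E\cup E'}$ by (S3). Put $L=R/\Lambda=\bigoplus_EV_E$. We need two formulas for the action. Let $A\subseteq D$ in $\mathcal B$.
\begin{enumerate}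
\item[(L1)] $a\in F_A$ acts on $V_D=V_A\otimes V_{D\setminus A}$ as $a\otimes1$.
\item[(L2)] For $b\in F_D$ and $l\in V_A$ we have $b\,l=b\,(l\otimes u_{D\setminus A})$, where on the right $F_D$ acts on $W_D^*\supseteq W_A^*\otimes W_{D\setminus A}^*$.
\end{enumerate}
For (L1), $t\in V_D$ is the class of $[t|w]$ when $\langle w,u_D\rangle=1$; apply Lemma~\ref{lem:basic}(d). For (L2), let $l=\overline a$ and, by linearity, $b=b_1b_2$ with $b_1\in F_A$, $b_2\in F_{D\setminus A}$ of rank one. Then $ba=(b_1a)b_2$, so $bl=\overline{b_1a}\otimes\overline{b_2}=b_1l\otimes b_2u_{D\setminus A}$, which is $b(l\otimes u_{D\setminus A})$ by \eqref{eq:rankone}.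

\emph{Uniform.} Let $0\ne l,l'\in L$. Let $A_1,\dots,A_p$ be the atoms generated by the sets $E$ at which $l$ or $l'$ has a nonzero component, and let $D=\bigsqcup_jA_j$. Write $l=\sum_Il_I$ with $l_I\in V_{A_I}$. By (L2), $bl=b\xi$ for all $b\in F_D$, where $\xi=\sum_Il_I\otimes u_{D\setminus A_I}\in W_D^*$. The difficulty is that the terms of $\xi$ might cancel. By Lemma~\ref{lem:basic}(c), the sum $V_{A_j}+Ku_{A_j}$ is direct in $W_{A_j}^*$. Hence the subspace $\bigotimes_j(V_{A_j}\oplus Ku_{A_j})$ of $\bigotimes_jW_{A_j}^*\subseteq W_D^*$ is the direct sum of the spaces $\bigotimes_{j\in I}V_{A_j}\otimes\bigotimes_{j\notin I}Ku_{A_j}$, and the $I$-th term of $\xi$ lies in the $I$-th space. So $\xi\ne0$ and $F_Dl=F_D\xi=V_D$. The same argument gives $F_Dl'=V_D$, so $Rl\cap Rl'\supseteq V_D\ne0$.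

\emph{Faithful.} Let $0\ne r=\sum_Ir_I$ with $r_I\in F_{A_I}$, where $A_1,\dots,A_p$ are the atoms of the supports of $r$, and let $D=\bigsqcup_jA_j$. Choose $I$ minimal with $r_I\ne0$. Write each $r_{I'}$ as a finite sum of products $\prod_{j\in I'}a_j$ with $a_j\in F_{A_j}$. For $j\notin I$, the finitely many factors from $F_{A_j}$ that occur have finite rank on the infinite-dimensional space $V_{A_j}$, so they kill some $0\ne z_j\in V_{A_j}$. Put $z=\bigotimes_{j\notin I}z_j$ and let $v\in V_{A_I}$. If $I'\ne I$ and $r_{I'}\neq0$, then $I'\not\subseteq I$ by minimality, so each product in $r_{I'}$ has a factor $a_j$ with $j\notin I$ and kills $v\otimes z\in V_D$ by (L1). Thus $r(v\otimes z)=r_Iv\otimes z$, which is nonzero for some $v$ by Lemma~\ref{lem:elem}(a).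
\end{proof}

Condition (S4) enters here through Lemma~\ref{lem:basic}(c), and it cannot be dropped. In the one-point ring $K1\oplus F$, suppose that the base vector $u$ were an element $v_0$ of $V$. By (L2), $F$ would kill $l=\overline1-v_0$, so $Rl=Kl$ would meet $V$ in zero and $L$ would not be uniform.

\section{Extending systems}\label{sec:extend}

\subsection*{Unions and new points}
The union of a chain of systems, each extending the earlier ones, is a system over the union of the underlying sets, because each of (S0)--(S4) concerns finitely many members of $\mathcal B$ and finitely many elements of $R$ at a time.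

Let a system over $X$ be given, let $c\notin X$, and let $(F_c,\Lambda_c)$ be a copy of $(F_\omega,\Lambda_\omega)$. Put $\mathcal B''=\{D,\ D\sqcup\{c\}:D\in\mathcal B\}$, $R''=R\otimes(K1\oplus F_c)\supseteq R\otimes 1=R$, and
\[
F''_D=F_D,\quad\Lambda''_D=\Lambda_D,\quad F''_{D\sqcup\{c\}}=F_D\otimes F_c,\quad\Lambda''_{D\sqcup\{c\}}=\Lambda_D\otimes F_c+F_D\otimes\Lambda_c .
\]
Conditions (S0), (S1), (S4) hold by construction and (S2) holds by Lemma~\ref{lem:tensor}. In (S3) the new case is a pair $D\sqcup\{c\}$, $D'$. Here $(a\otimes f)(b\otimes1)=ab\otimes f=(b\otimes1)(a\otimes f)$, so the factors commute and multiplication is the bijection $F_D\otimes F_{D'}\to F_{D\sqcup D'}$ tensored with $F_c$. Also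
\[
\Lambda''_{D\sqcup D'\sqcup\{c\}}=(\Lambda_DF_{D'}+F_D\Lambda_{D'})\otimes F_c+F_DF_{D'}\otimes\Lambda_c=\Lambda''_{D\sqcup\{c\}}F_{D'}+F''_{D\sqcup\{c\}}\Lambda_{D'} .
\]
This system over $X\sqcup\{c\}$ is said to arise by \emph{adding the point $c$}.

\subsection*{Threads}
For a system let $\mathcal Q$ be the set of pairs $(E,q)$ with $\emptyset\ne E\in\mathcal B$ and $q\in F_E\setminus\Lambda_E$ a rank-one idempotent. A \emph{thread} is a sequence $(E_k,q_k)_{k<\omega}$ in $\mathcal Q$ with the $E_k$ pairwise disjoint. The next proposition adjoins the infinite products along many threads at once.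

\begin{proposition}\label{prop:threads}
Let a system over $X$ and threads $(E^i_k,q^i_k)_{k<\omega}$, $i\in\Theta$, be given. Put $T^i_N=\bigsqcup_{k\ge N}E^i_k$. Assume:
\begin{enumerate}
\item[(a)] for each $i$, every $E\in\mathcal B$ meets only finitely many of the $E^i_k$;
\item[(b)] for all $i\ne j$, $E^i_k\cap T^j_0=\emptyset$ for all large $k$.
\end{enumerate}
Then there is a system $(\mathcal B',R',F',\Lambda')$ over $X$ extending the given one, with all $T^i_N\in\mathcal B'$, and there are idempotents $g^i_N\in F'_{T^i_N}$ such that
\[
g^i_N=q^i_Ng^i_{N+1},\qquad F'_{T^i_0}=\bigcup_NF_{E^i_0\sqcup\dots\sqcup E^i_{N-1}}\,g^i_N .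
\]
Every member of $\mathcal B'$ has the form $B\sqcup\bigsqcup_{i\in s}T^i_N$ with $B\in\mathcal B$ and $s\subseteq\Theta$ finite. If $m$ is an element of a right $R'$-module and $mq^i_k=0$ for all $k$, then $mF'_{T^i_0}=0$.
\end{proposition}

The task is to define products of old elements and several $g^i_N$. Hypotheses (a) and (b) say that, for finitely many old elements and finitely many threads, the tails $T^i_N$ with $N$ large are disjoint from the supports and from one another. So at a high level $N$ the $g^i_N$ can be adjoined as central idempotents, and $R'$ is a direct limit of such simple extensions.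

\begin{proof}
For finite $t\subseteq\Theta$ call $N<\omega$ \emph{$t$-large} if $T^i_N\cap T^j_0=\emptyset$ for all distinct $i,j\in t$. By (b) all sufficiently large $N$ are $t$-large. If $N$ is $t$-large, then so is every $N'\ge N$, and $N$ is $s$-large for $s\subseteq t$.

\emph{The sets.} Let $\mathcal B'$ consist of all $D=B\sqcup\bigsqcup_{i\in s}T^i_N$ with $B\in\mathcal B$, $s$ finite, $N$ $s$-large and $B\cap T^i_N=\emptyset$ for $i\in s$. These sets are countable, $\mathcal B\subseteq\mathcal B'$ and $T^i_N\in\mathcal B'$. The set $s$ is determined by $D$: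
\[
s=s(D):=\{i\in\Theta:\ D\text{ meets }E^i_k\text{ for infinitely many }k\},
\]
because for $i\in s$ the nonempty sets $E^i_k$, $k\ge N$, lie in $D$, while for $i\notin s$ the set $B$ meets finitely many $E^i_k$ by (a) and each $T^j_N$, $j\in s$, meets finitely many by (b). Put $D_{N'}=D\setminus\bigcup_{i\in s(D)}T^i_{N'}$. For $N'\ge N$ we have $D_{N'}=B\sqcup\bigsqcup_{i\in s,\,N\le k<N'}E^i_k\in\mathcal B$. Say that $N$ \emph{fits} $D$ if $N$ is $s(D)$-large, $T^i_N\subseteq D$ for $i\in s(D)$, and $D_N\in\mathcal B$. Say that $N$ fits a pair $D,D'$ if it fits both, is $t$-large for $t=s(D)\cup s(D')$, and $D_N\cup D'_N$ misses $T^i_N$ for all $i\in t$. All large $N$ fit a given pair, since $D$ misses $T^i_N$ for $i\notin s(D)$ and large $N$. If $N$ fits $D,D'$, with $s=s(D)$, $s'=s(D')$, then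
\[
D\cup D'=(D_N\cup D'_N)\sqcup\bigsqcup_{i\in s\cup s'}T^i_N,\qquad D\setminus D'=(D_N\setminus D'_N)\sqcup\bigsqcup_{i\in s\setminus s'}T^i_N .
\]
So (S0) holds.

\emph{The algebra.} Let $\Gamma$ be the set of triples $\gamma=(B,t,N)$ with $B\in\mathcal B$, $t\subseteq\Theta$ finite, $N$ $t$-large and $B\cap T^i_N=\emptyset$ for $i\in t$. Let
\[
A_\gamma=R_{\subseteq B}\otimes K[X_i:i\in t]/(X_i^2-X_i:i\in t)=\bigoplus_{E\subseteq B,\ s\subseteq t}F_EX^s,\qquad X^s=\prod_{i\in s}X_i .
\]
Put $(B,t,N)\le(B',t',N')$ if $t\subseteq t'$, $N\le N'$, $B\subseteq B'$ and $E^i_k\subseteq B'$ for $i\in t$, $N\le k<N'$. This relation is reflexive and transitive. It is directed: given $(B,t,N)$ and $(B',t',N')$, let $t''=t\cup t'$, take a $t''$-large $N''\ge N,N'$ such that $B\cup B'$ misses $T^j_{N''}$ for $j\in t''$, which is possible by (a), and let $B''$ be the union of $B\cup B'$ and all $E^i_k$ with $i\in t''$, $k<N''$. Such an $E^i_k$ misses $T^j_{N''}$, for $j=i$ because $k<N''$ and for $j\neq i$ by largeness. So $(B'',t'',N'')\in\Gamma$ is an upper bound.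

For $\gamma=(B,t,N)\le\gamma'=(B',t',N')$ define $A_\gamma\to A_{\gamma'}$ by $a\mapsto a$ on $R_{\subseteq B}$ and $X_i\mapsto q^i_Nq^i_{N+1}\cdots q^i_{N'-1}X_i$. The sets $E^i_k$ ($i\in t$, $N\le k<N'$) are pairwise disjoint, disjoint from $B$ and contained in $B'$. By (S3) the images of the $X_i$ are commuting idempotents that commute with $R_{\subseteq B}$, so this is a unital algebra homomorphism. The maps are compatible with composition, since the products of the $q^i_k$ concatenate. Let $R'=\varinjlim A_\gamma$, a unital $K$-algebra.

\emph{The grading.} Give the summand $F_EX^s$ of $A_{(B,t,N)}$ the degree $D=E\sqcup\bigsqcup_{i\in s}T^i_N\in\mathcal B'$. Then $N$ fits $D$, $s=s(D)$ and $E=D_N$, so different summands have different degrees. A transition map sends $aX^s$, $a\in F_E$, to $aqX^s$, where $q\ne0$ is the product of the $q^i_k$ with $i\in s$, $N\le k<N'$. This element lies in the summand of the same degree, and $a\mapsto aq$ is injective on $F_E$ by (S3). So the transition maps are injective and preserve degrees, and $R'=\bigoplus_{D\in\mathcal B'}F'_D$, where $F'_D$ is the union of the images of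 the summands of degree $D$.

The maps $R_{\subseteq B}=A_{(B,\emptyset,0)}\to R'$ combine to a unital embedding, by which we regard $R$ as a subalgebra of $R'$. Let $g^i_N$ be the image of $X_i\in A_{(\emptyset,\{i\},N)}$, an idempotent of degree $T^i_N$. Since $(B,\emptyset,0)\le(B,t,N)$ and $(\emptyset,\{i\},N)\le(B,t,N)$ for $i\in t$, the image of $aX^s\in A_{(B,t,N)}$ is $ag^s_N$ with $g^s_N=\prod_{i\in s}g^i_N$. The relation $(\emptyset,\{i\},N)\le(E^i_N,\{i\},N+1)$ gives $g^i_N=q^i_Ng^i_{N+1}$. Let $D\in\mathcal B'$ and $s=s(D)$. If $N$ fits $D$, then $(D_N,s,N)\in\Gamma$, so $a\mapsto ag^s_N$ is an injective algebra homomorphism on $F_{D_N}$, and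
\begin{equation}\label{eq:limit}
F'_D=\bigcup_{N\text{ fits }D}F_{D_N}\,g^s_N,\qquad ag^s_N=(aq^s_N)\,g^s_{N+1},\qquad q^s_N=\prod_{i\in s}q^i_N .
\end{equation}
Put $\Lambda'_D=\bigcup_N\Lambda_{D_N}g^s_N$. For $D\in\mathcal B$ we have $s(D)=\emptyset$ by (a), so $F'_D=F_D$ and $\Lambda'_D=\Lambda_D$. This gives (S1), (S4) and the extension property. For $D=T^i_0$ every $N$ fits and $D_N=E^i_0\sqcup\dots\sqcup E^i_{N-1}$, so \eqref{eq:limit} is the stated formula for $F'_{T^i_0}$.

(S2). We have $D_{N+1}=D_N\sqcup E$ with $E=\bigsqcup_{i\in s}E^i_N$. If $q^i_N=[x_i|y_i]$, then $q^s_N=[\bigotimes_ix_i\,|\bigotimes_iy_i]$ by \eqref{eq:rankone}. It is a rank-one idempotent of $F_E$ outside $\Lambda_E$, since $\langle\bigotimes_iy_i,u_E\rangle=\prod_i\langle y_i,u_{E^i_N}\rangle\ne0$. By \eqref{eq:limit} and (S3), $(F'_D,\Lambda'_D)$ is a direct limit as in Lemma~\ref{lem:limit}.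

(S3). Let $D\cap D'=\emptyset$, $s=s(D)$, $s'=s(D')$. Then $s\cap s'=\emptyset$, since otherwise some $T^i_N\neq\emptyset$ would lie in $D\cap D'$. Let $N$ fit the pair. Then $s(D\sqcup D')=s\sqcup s'$, $(D\sqcup D')_N=D_N\sqcup D'_N$ and $(D_N\sqcup D'_N,s\sqcup s',N)\in\Gamma$. Computing in this $A_\gamma$, for $a\in F_{D_N}$ and $b\in F_{D'_N}$,
\[
(ag^s_N)(bg^{s'}_N)=ab\,g^{s\sqcup s'}_N=(bg^{s'}_N)(ag^s_N).
\]
So elements of $F'_D$ and $F'_{D'}$ commute, and by (S3) for the given system multiplication maps $F_{D_N}g^s_N\otimes F_{D'_N}g^{s'}_N$ bijectively onto $F_{(D\sqcup D')_N}g^{s\sqcup s'}_N$, with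
\[
\Lambda_{(D\sqcup D')_N}g_N^{s\sqcup s'}=(\Lambda_{D_N}g^s_N)(F_{D'_N}g^{s'}_N)+(F_{D_N}g^s_N)(\Lambda_{D'_N}g^{s'}_N).
\]
All these spaces increase with $N$, and taking unions gives (S3).

Finally let $mq^i_k=0$ for all $k$. An element $a\in F_{E^i_0\sqcup\dots\sqcup E^i_{N-1}}$ commutes with $q^i_N$, so $mag^i_N=maq^i_Ng^i_{N+1}=mq^i_N\,ag^i_{N+1}=0$.
\end{proof}

\section{The ring}\label{sec:ring}

We build systems over the ordinals $\delta\le\lambda$ for a large regular cardinal $\lambda$. An ordinal is the set of smaller ordinals, so $E\subseteq\beta$ means that all elements of $E$ are below $\beta$. At a stage $\delta$ of cofinality $\omega$ we adjoin threads that climb to $\delta$; they satisfy hypothesis (a) of Proposition~\ref{prop:threads} because all earlier sets are bounded in $\delta$. A right module will present us with a large family of pairs in $\mathcal Q$, and we must have adjoined a thread from that family, keeping all threads almost disjoint. We index the families by the tree of finite sequences in a cardinal $\nu$ and take threads along branches. A countable set then obstructs at most $2^{\aleph_0}$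 branches. With $\mu$ pairs available there are up to $\mu^\nu\ge2^\nu$ families and $\nu^{\aleph_0}$ branches in each, so the recursion needs $\nu^{\aleph_0}=2^\nu$.

\subsection*{Cardinals}
Let $\nu_0=|K|+\aleph_0$, $\nu_{n+1}=2^{\nu_n}$ and $\nu=\sup_n\nu_n$. Put $\mu=2^\nu$ and $\lambda=\mu^+$. A subset $Y\subseteq\nu$ is determined by the sequence $(Y\cap\nu_n)_n$, so
\[
2^\nu\le\prod_n2^{\nu_n}\le\nu^{\aleph_0}\le(2^\nu)^{\aleph_0}=2^\nu .
\]
Hence $\mu=\nu^{\aleph_0}$. Also $\mu^\nu=\mu^{\aleph_0}=\mu$, $|K|<\mu$, $\aleph_1\le2^{\aleph_0}<\nu<\mu$, and $\lambda$ is regular: the supremum of at most $\mu$ ordinals below $\lambda$ is below $\lambda$. An ordinal $\delta<\lambda$ has at most $\mu^{\aleph_0}=\mu$ countable subsets, and a $K$-vector space of countable dimension has at most $\mu$ elements.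

Let $\Sigma$ be the set of nonempty finite sequences of ordinals below $\nu$; it has cardinality $\nu$. Write $|\sigma|$ for the length of $\sigma$, $\nu^\omega$ for the set of infinite sequences, and $f|n$ for the initial segment of length $n$ of $f\in\nu^\omega$. For each $\delta<\lambda$ of cofinality $\omega$ fix a strictly increasing sequence $(\delta_n)_{n<\omega}$ with supremum $\delta$, the \emph{ladder} of $\delta$.

\subsection*{The recursion}
We define systems $\mathfrak S_\delta=(\mathcal B_\delta,R_\delta,\dots)$ over $\delta$, for $\delta\le\lambda$, each extending the earlier ones; $\mathcal Q_\delta$ is the set $\mathcal Q$ for $\mathfrak S_\delta$. Let $\mathcal B_0=\{\emptyset\}$ and $R_0=K$. For a limit ordinal $\delta$, let $\mathfrak S_\delta$ be the union of the earlier systems. Then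
\begin{equation}\label{eq:bounded}
\text{for limit $\delta$, every $E\in\mathcal B_\delta$ lies in some $\mathcal B_\varepsilon$, $\varepsilon<\delta$, so $E\subseteq\varepsilon$ is bounded in $\delta$.}
\end{equation}
The system $\mathfrak S_{\delta+1}$ arises by adding the point $\delta$ to a system $\mathfrak S^+_\delta$ over $\delta$ that extends $\mathfrak S_\delta$. We put $\mathfrak S^+_\delta=\mathfrak S_\delta$ unless $\delta$ has cofinality $\omega$.

Let $\delta<\lambda$ have cofinality $\omega$. A \emph{$\delta$-challenge} is a family $(E_\sigma,q_\sigma)_{\sigma\in\Sigma}$ in $\mathcal Q_\delta$ such that the $E_\sigma$ are pairwise disjoint and $E_\sigma\subseteq[\delta_n,\delta)$ whenever $|\sigma|=n+1$. Each $f\in\nu^\omega$ picks out the thread $(E_{f|k+1},q_{f|k+1})_{k<\omega}$, whose $k$-th set lies in $[\delta_k,\delta)$. Since $|\mathcal Q_\delta|\le\mu$, there are at most $\mu^\nu=\mu$ challenges. If there are none, put $\mathfrak S^+_\delta=\mathfrak S_\delta$. Otherwise list them, with repetitions, as $(C_i)_{i<\mu}$. By recursion on $i$ we choose $f_i\in\nu^\omega$ so that the thread $(E^i_k,q^i_k)_k$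 that $f_i$ picks out of $C_i$ satisfies:
\begin{equation}\label{eq:ad}
\text{for all $j<i$, the set $T^j_0=\textstyle\bigsqcup_kE^j_k$ meets only finitely many of the $E^i_k$.}
\end{equation}
This is possible. Let $C_i=(E_\sigma,q_\sigma)_\sigma$ and $j<i$. The set $\Sigma_j$ of $\sigma$ with $E_\sigma\cap T^j_0\ne\emptyset$ is countable, because $T^j_0$ is countable and the $E_\sigma$ are disjoint. If $f$ violates \eqref{eq:ad} for $j$, then infinitely many initial segments of $f$ lie in $\Sigma_j$, and $f$ is their union. So at most $2^{\aleph_0}$ sequences $f$ are excluded by $j$, and at most $|i|\cdot2^{\aleph_0}<\mu=|\nu^\omega|$ are excluded in all.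

These threads satisfy the hypotheses of Proposition~\ref{prop:threads}. For (a), $E\in\mathcal B_\delta$ is bounded in $\delta$ by \eqref{eq:bounded}, while $E^i_k\subseteq[\delta_k,\delta)$. For (b), let $j<i$. Then $E^i_k\cap T^j_0=\emptyset$ for large $k$ by \eqref{eq:ad}. Hence $T^i_0\cap T^j_0$ lies in a finite union of sets $E^i_k$ and is bounded in $\delta$. As $E^j_k\subseteq[\delta_k,\delta)$, also $E^j_k\cap T^i_0=E^j_k\cap(T^i_0\cap T^j_0)=\emptyset$ for large $k$. Let $\mathfrak S^+_\delta$ be the system given by Proposition~\ref{prop:threads}.

From now on $R=R_\lambda$, $\mathcal B=\mathcal B_\lambda$ and $\mathcal Q=\mathcal Q_\lambda=\bigcup_{\delta<\lambda}\mathcal Q_\delta$. By \eqref{eq:bounded} every $E\in\mathcal B$ is bounded in $\lambda$. We record the two properties of the construction that are used in the next section.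

\begin{lemma}\label{lem:challenge}
Let $m$ be an element of a right $R$-module, and let $(E_\sigma,q_\sigma)_{\sigma\in\Sigma}$ be a $\delta$-challenge with $mq_\sigma=0$ for all $\sigma$. Then $mF_T=0$ for some $T\in\mathcal B$.
\end{lemma}

\begin{proof}
The challenge is $C_i$ for some $i$. Take $T=T^i_0$ and apply the last statement of Proposition~\ref{prop:threads}.
\end{proof}

\begin{lemma}\label{lem:cut}
If $D\in\mathcal B$ and $\beta<\lambda$, then $D\cap\beta\in\mathcal B$ and $D\setminus\beta\in\mathcal B$.
\end{lemma}

\begin{proof}
By (S0) it suffices to treat $D\cap\beta$. We show by induction on $\delta$ that $\mathcal B_\delta$ and $\mathcal B_\delta^+$ are closed under $D\mapsto D\cap\beta$ for all $\beta$. Unions preserve this. For $D=D'\sqcup\{\delta\}$ with $D'\in\mathcal B^+_\delta$, the set $D\cap\beta$ is $D$ if $\beta>\delta$ and $D'\cap\beta$ otherwise. For $D=B\sqcup\bigsqcup_{i\in s}T^i_N\in\mathcal B^+_\delta$, we have $D\cap\beta=D$ if $\beta\ge\delta$. If $\beta<\delta$, then $D\cap\beta$ is the union of $B\cap\beta$ and finitely many sets $E^i_k\cap\beta$, because $E^i_k\subseteq[\delta_k,\delta)$;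 these sets are in $\mathcal B_\delta$.
\end{proof}

\section{No faithful uniform right module}\label{sec:right}

Suppose, for a contradiction, that $M$ is a faithful uniform right $R$-module.

\begin{lemma}\label{lem:factA}
If $0\ne m\in M$ and $E\in\mathcal B$, then $mF_E\ne0$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:basic}(a), $I=\bigoplus_{D\supseteq E}F_D$ is a nonzero ideal. As $M$ is faithful and $R$ is regular, Lemma~\ref{lem:absorb} gives $mF_D\ne0$ for some $D\supseteq E$. Since $F_D=F_EF_D$, we get $mF_E\ne0$.
\end{proof}

So it suffices to find $m\ne0$ and a challenge all of whose idempotents kill $m$. For $m\in M$ and $E\in\mathcal B$ let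
\[
Z_E(m)=\{v\in V_E:\ m[v|w]=0\text{ for all }w\in W_E\},
\]
a subspace of $V_E$.
\begin{enumerate}
\item[(Z1)] If $m[v|w]=0$ for one $w\ne0$, then $v\in Z_E(m)$. Indeed, $\{a\in F_E:ma=0\}$ is a right ideal of $F_E$, so by Lemma~\ref{lem:elem}(c) it has the form $[Z|W_E]$, and $[v|w]\in[Z|W_E]$ with $w\neq0$ forces $v\in Z\subseteq Z_E(m)$.
\item[(Z2)] If $A\cap E=\emptyset$, then $Z_A(m)\otimes V_E\subseteq Z_{A\sqcup E}(m)$, since $[v\otimes x|w\otimes w']=[v|w][x|w']$.
\end{enumerate}
Call $m$ \emph{free above $\beta$} if $Z_E(m)=0$ for all $E\in\mathcal B$ with $E\subseteq[\beta,\lambda)$. In the module $M_X$ of Section~\ref{sec:idea} the generator is as far from free as possible: $Z_{\{c\}}(m)$ contains the hyperplane of columns with coordinate sum zero, for every $c$.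

\begin{proposition}\label{prop:good}
There is $0\ne m\in M$ that is not free above any $\beta<\lambda$.
\end{proposition}

Uniformity produces, for each point $\beta$, a relation: a vector $\zeta_\beta\in Z_D(m)$ for some $D\ni\beta$. The difficulty is that $D$ may reach below $\beta$, so that $\zeta_\beta$ mixes a low part $V_{D\cap\beta}$ with a high part $V_{D\setminus\beta}$. Fodor's lemma makes the low set the same set $G$ for unboundedly many $\beta$. An elimination step then reduces the relation to a pure tensor $g\otimes h$, and the factor $g$ is absorbed into the module element. We recall the set theory. A subset of $\lambda$ is \emph{stationary} if it meets every closed unbounded subset of $\lambda$; stationary sets are unbounded. Since $\lambda>\aleph_1$ is regular, the ordinals below $\lambda$ of cofinality $\omega_1$ form a stationary set, and so do those above any given bound. \emph{Fodor's lemma}: if $S\subseteq\lambda$ is stationary and $\rho(\beta)<\beta$ for all $\beta\in S$, then $\rho$ is constant on a stationary subset of $S$.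

\begin{proof}
Suppose that every nonzero element of $M$ is free above some ordinal. Fix $m\ne0$, free above $\beta_0$, and let $S$ be the stationary set of $\beta\in[\beta_0,\lambda)$ of cofinality $\omega_1$. Write $Z_E=Z_E(m)$.

\emph{Step 1: relations.} Let $\beta\in S$. We find $G_\beta,H_\beta\in\mathcal B$ with $G_\beta\subseteq\beta$, $H_\beta\subseteq[\beta,\lambda)$, and a vector
\[
\zeta_\beta\in Z_{G_\beta\sqcup H_\beta}\quad\text{with}\quad\zeta_\beta\notin Z_{G_\beta}\otimes V_{H_\beta}.
\]
Take independent $y_1,y_2\in V_{\{\beta\}}$ and $0\ne w\in W_{\{\beta\}}$. Since $Z_{\{\beta\}}=0$, (Z1) gives $m[y_i|w]\ne0$. By uniformity there are $r_1,r_2\in R$ with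
\[
n:=m[y_1|w]r_1=m[y_2|w]r_2\ne0 .
\]
Let $D\in\mathcal B$ be the union of $\{\beta\}$ and the supports of $r_1,r_2$, and $D'=D\setminus\{\beta\}$. By Lemma~\ref{lem:factA} there is a rank-one element $b=[z|w'']\in F_D$ with $nb\ne0$. By Lemma~\ref{lem:basic}(d), $r_ib=[t_i|w'']$ for some $t_i\in V_D=V_{\{\beta\}}\otimes V_{D'}$, and $[y_i|w][t_i|w'']=[([y_i|w]\otimes1)t_i\,|\,w'']=[y_i\otimes x_i|w'']$ for some $x_i\in V_{D'}$. Thus
\[
m[y_1\otimes x_1|w'']=nb=m[y_2\otimes x_2|w'']\ne0 .
\]
By (Z1), $\zeta_\beta:=y_1\otimes x_1-y_2\otimes x_2\in Z_D$, while $y_1\otimes x_1\notin Z_D$. Put $G_\beta=D\cap\beta$ and $H_\beta=D\setminus\beta$; they are in $\mathcal B$ by Lemma~\ref{lem:cut}, and $\beta\in H_\beta$. Let $H'=H_\beta\setminus\{\beta\}$, so that $V_D=V_{G_\beta}\otimes V_{\{\beta\}}\otimes V_{H'}$ and $V_{D'}=V_{G_\beta}\otimes V_{H'}$. Suppose $\zeta_\beta\in Z_{G_\beta}\otimes V_{\{\beta\}}\otimes V_{H'}$. Apply to the middle factor a functional with $y_1\mapsto1$, $y_2\mapsto0$. This gives $x_1\in Z_{G_\beta}\otimes V_{H'}$, hence $y_1\otimes x_1\in Z_{G_\beta}\otimes V_{H_\beta}\subseteq Z_D$ by (Z2),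 a contradiction.

If $G_\beta=\emptyset$ for some $\beta$, then $0\ne\zeta_\beta\in Z_{H_\beta}$ already contradicts the freeness of $m$. The remaining steps reduce the general case to this one.

\emph{Step 2: a common low set.} The set $G_\beta\subseteq\beta$ is countable and $\beta$ has cofinality $\omega_1$, so $G_\beta\subseteq\rho(\beta)$ for some $\rho(\beta)<\beta$. By Fodor's lemma $\rho$ has a constant value $\rho_0$ on a set of $\lambda$ ordinals in $S$. As $\rho_0$ has at most $\mu$ countable subsets and $\lambda=\mu^+$, there are $G\in\mathcal B$ and an unbounded $S'\subseteq S$ with $G_\beta=G$ for all $\beta\in S'$.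

Let $\overline V=V_G/Z_G$. For $H\in\mathcal B$ disjoint from $G$, the kernel of $V_G\otimes V_H\to\overline V\otimes V_H$ is $Z_G\otimes V_H$, which lies in $Z_{G\sqcup H}$ by (Z2). So if one lift of $\eta\in\overline V\otimes V_H$ lies in $Z_{G\sqcup H}$, then all do. Let $\mathcal K$ be the set of pairs $(H,\eta)$ with $H\in\mathcal B$, $H\cap G=\emptyset$, $0\ne\eta\in\overline V\otimes V_H$ and the lifts of $\eta$ in $Z_{G\sqcup H}$. For every $\gamma<\lambda$ there is $(H,\eta)\in\mathcal K$ with $H\subseteq[\gamma,\lambda)$: take $\beta\in S'$ with $\beta\ge\gamma$, $H=H_\beta$, and $\eta$ the image of $\zeta_\beta$, which is nonzero by Step 1.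

\emph{Step 3: reduction to rank one.} The \emph{rank} of $\eta$ is the least $r$ with $\eta=\sum_{j=1}^re_j\otimes h_j$. In such a shortest expression the $e_j$ are independent and the $h_j$ are independent, since a dependence would let us absorb one term into the others. Let $r(\gamma)\ge1$ be the least rank of an $\eta$ with $(H,\eta)\in\mathcal K$ and $H\subseteq[\gamma,\lambda)$. The function $r:\lambda\to\omega$ is nondecreasing. It is bounded, for if $r(\gamma_n)\ge n$ for all $n$, then $\sup_n\gamma_n<\lambda$ would have no finite value. So there are $\gamma_0$ and $r$ with $r(\gamma)=r$ for all $\gamma\ge\gamma_0$. We claim that $r=1$.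

Choose recursively pairs $(H_i,\eta_i)\in\mathcal K$, $i<\lambda$, with $\eta_i$ of rank $r$ and $H_i\subseteq[\gamma_0,\lambda)$ lying above all earlier $H_{i'}$; this is possible because these sets are bounded and $\lambda$ is regular. Fix a shortest expression for each $\eta_i$. There are at most $\mu$ tuples $(e_1,\dots,e_r)$ in $\overline V$, so two of the pairs, say $(H,\eta)$ and $(H',\eta')$, use the same tuple:
\[
\eta=\sum_{j\le r}e_j\otimes h_j,\qquad\eta'=\sum_{j\le r}e_j\otimes h'_j .
\]
Suppose $r\ge2$, and eliminate $e_r$. In $\overline V\otimes V_H\otimes V_{H'}=\overline V\otimes V_{H\sqcup H'}$ put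
\[
\eta''=\sum_{j\le r}e_j\otimes h_j\otimes h'_r-\sum_{j\le r}e_j\otimes h_r\otimes h'_j=\sum_{j<r}e_j\otimes(h_j\otimes h'_r-h_r\otimes h'_j).
\]
The first sum has a lift in $Z_{G\sqcup H}\otimes V_{H'}$ and the second has a lift in $Z_{G\sqcup H'}\otimes V_H$; both spaces lie in $Z_{G\sqcup H\sqcup H'}$ by (Z2). Also $\eta''\ne0$, because the $e_j$ are independent and $h_1\otimes h'_r-h_r\otimes h'_1\neq0$, as $h_1,h_r$ are independent and $h'_r\ne0$. So $(H\sqcup H',\eta'')\in\mathcal K$ has rank less than $r$ and $H\sqcup H'\subseteq[\gamma_0,\lambda)$, contradicting $r(\gamma_0)=r$.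

\emph{Step 4: absorbing the low factor.} Fix $0\ne w_G\in W_G$. For $g\in V_G\setminus Z_G$ the element $m_g=m[g|w_G]$ is nonzero by (Z1), so by assumption it is free above some $\beta_g<\lambda$. There are at most $\mu$ such $g$, so some $\beta^*<\lambda$ satisfies $\beta^*\ge\gamma_0$ and $\beta^*\ge\beta_g$ for all $g$. Since $r(\beta^*)=1$, there are $H\subseteq[\beta^*,\lambda)$ disjoint from $G$, $g\in V_G\setminus Z_G$ and $0\ne h\in V_H$ with $g\otimes h\in Z_{G\sqcup H}$. For every $w'\in W_H$,
\[
m_g[h|w']=m[g|w_G][h|w']=m[g\otimes h|w_G\otimes w']=0 .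
\]
So $0\ne h\in Z_H(m_g)$ with $H\subseteq[\beta_g,\lambda)$, contradicting the freeness of $m_g$ above $\beta_g$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $R=R_\lambda$. By Lemma~\ref{lem:basic}(b) it is a directed union of the required kind. By Proposition~\ref{prop:left} it has a faithful uniform left module, whose injective hull is a faithful indecomposable injective left module. This is (1).

For (2), an indecomposable injective module is uniform, so we have to refute the existence of $M$. Let $m\ne0$ be as in Proposition~\ref{prop:good}. For every $\beta<\lambda$ there is $(E,q)\in\mathcal Q$ with $E\subseteq[\beta,\lambda)$ and $mq=0$. Indeed, there are $E\subseteq[\beta,\lambda)$ in $\mathcal B$ and $0\ne x\in Z_E(m)$; here $E\ne\emptyset$, since $F_\emptyset=K1$ and $m\ne0$ give $Z_\emptyset(m)=0$; and Lemma~\ref{lem:Q} gives an idempotent $q=[x|y]\notin\Lambda_E$, which kills $m$ because $x\in Z_E(m)$.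

We arrange such pairs into a challenge. The ladder of $\delta$ is fixed in advance, so we first find $\delta$ with $\nu$ disjoint pairs above every smaller ordinal, and then distribute them. Let $\nu\cdot\omega=\sup_k\nu\cdot k$ be the ordinal product, of cardinality $\nu<\lambda$. Define ordinals $\gamma_\xi<\lambda$ and pairs $(E^\xi,q^\xi)$ for $\xi<\nu\cdot\omega$ recursively. Put $\gamma_0=0$ and $\gamma_\xi=\sup_{\xi'<\xi}\gamma_{\xi'}$ for limit $\xi$. Given $\gamma_\xi$, choose $(E^\xi,q^\xi)\in\mathcal Q$ with $E^\xi\subseteq[\gamma_\xi,\lambda)$ and $mq^\xi=0$, and choose $\gamma_{\xi+1}>\gamma_\xi$ with $(E^\xi,q^\xi)\in\mathcal Q_{\gamma_{\xi+1}}$. Then $E^\xi\subseteq[\gamma_\xi,\gamma_{\xi+1})$, so the $E^\xi$ are pairwise disjoint. Let $\delta=\sup_k\gamma_{\nu\cdot k}<\lambda$. The sequence $(\gamma_{\nu\cdot k})_k$ is strictly increasing, so $\delta$ has cofinality $\omega$, and all pairs $(E^\xi,q^\xi)$ lie in $\mathcal Q_\delta$. Choose $k_0<k_1<\cdots$ with $\gamma_{\nu\cdot k_n}\ge\delta_n$. For each $n$ choose a bijection $\sigma\mapsto\xi(\sigma)$ from the $\nu$ sequences of length $n+1$ onto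 the interval $[\nu\cdot k_n,\nu\cdot(k_n+1))$. Then $\sigma\mapsto\xi(\sigma)$ is injective on $\Sigma$, and $E^{\xi(\sigma)}\subseteq[\delta_n,\delta)$ for $|\sigma|=n+1$. So $(E^{\xi(\sigma)},q^{\xi(\sigma)})_{\sigma\in\Sigma}$ is a $\delta$-challenge whose idempotents all kill $m$. By Lemma~\ref{lem:challenge}, $mF_T=0$ for some $T\in\mathcal B$, contradicting Lemma~\ref{lem:factA}. This proves (2).

By Proposition~\ref{prop:open}(d), ${}_R\mathrm{Zg}$ has a dense point and $\mathrm{Zg}_R$ has none. As noted in Section~\ref{sec:intro}, the same then holds for the $T_0$-quotients, so they are not homeomorphic.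
\end{proof}

\begin{remark}\label{rem:asym}
The mirror image of this argument breaks down at the use of Lemma~\ref{lem:Q}. The generator $\overline1$ of $L=R/\Lambda$ is killed by every rank-one idempotent $[x|y]\in F_E$ with $\langle y,u_E\rangle=0$, but these are exactly the idempotents excluded from $\mathcal Q$. In fact, let $0\ne l=\sum_Al_A\in L$ with $l_A\in V_A$, and let $(E,q)\in\mathcal Q$ with $E$ disjoint from all $A$ with $l_A\neq0$. Then $ql=\sum_Al_A\otimes qu_E\ne0$, because $qu_E\ne0$ and the terms lie in the distinct summands $V_{A\sqcup E}$.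
\end{remark}
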